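# Left cuts, $\mathcal K$-pairs, and a first-order definition of the cototal enumeration degrees

## 1. Left cuts in Baire space and the interleaving $h_g$

Order $\omega^\omega$ lexicographically: for $f\neq f'$, put $f<f'$ if $f(i)<f'(i)$ at the first $i$ where they differ. This is a linear order. Identify the set $\omega^{<\omega}$ of finite strings with $\omega$ by a computable bijection, so that a set of strings is a set of numbers. Write $\sigma\prec f$ if $\sigma$ is an initial segment of $f$, and write $\sigma0^\omega$ for $\sigma$ followed by zeros.

**Definition (left cut).** For $f\in\omega^\omega$ let $L_f=\{\sigma\in\omega^{<\omega}:\sigma0^\omega\le f\}$.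

So $\sigma\in L_f$ iff either $\sigma\prec f$, or at the first $i<|\sigma|$ with $\sigma(i)\ne f(i)$ we have $\sigma(i)<f(i)$. For example, if $f=(2,1,0,0,0,\dots)$, then $(2)$, $(2,1)$, $(1,7)$ and $(2,0,9)$ are in $L_f$, while $(3)$ and $(2,1,0,1)$ are not. Two facts about cuts will be used throughout.

First, $L_f$ determines $f$. Indeed $(f{\upharpoonright}k)^\frown n\in L_f$ iff $n\le f(k)$, so
$$f(k)=\max\{n:(f{\upharpoonright}k)^\frown n\in L_f\}.\tag{1}$$

Second, let $V_{\rm lex}=\{(\sigma,\eta):\sigma0^\omega\le\eta0^\omega\}$. This set is computable, since two eventually zero sequences are compared by looking at finitely many coordinates, and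
$$L_f\times\overline{L_f}\subseteq V_{\rm lex},\qquad (\overline{L_f}\times L_f)\cap V_{\rm lex}=\emptyset .\tag{2}$$
Indeed, if $\sigma\in L_f$ and $\eta\notin L_f$, then $\sigma0^\omega\le f<\eta0^\omega$. If $\sigma\notin L_f$ and $\eta\in L_f$, then $\eta0^\omega\le f<\sigma0^\omega$. The set $V_{\rm lex}$ does not depend on $f$, yet it relates the two sides of every cut.

Now fix a set $A\subseteq\omega$, and write $A(x)\in\{0,1\}$ for its characteristic function.

**Definition (interleaving).** For $g\in\omega^\omega$ define $h=h_g\in\omega^\omega$ by $h(2n)=g(n)$ and $h(2n+1)=A(g(n))$.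

So $h$ lists the numbers $g(0),g(1),\dots$ and after each of them writes whether it is in $A$. The whole argument turns on an asymmetry between the two sides of the cut of $h$. The left side can be enumerated from *positive* information about $A$ and about $L_g$; this is Lemma 1. The right side carries *negative* information about $A$: if $h$ begins with $\rho^\frown x^\frown A(x)$, then the string $\rho^\frown x^\frown1$ is in $\overline{L_h}$ exactly when $x\notin A$.

To say this precisely, recall that $A\le_eB$ ($A$ is enumeration reducible to $B$) if there is a c.e. set $W$ with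
$$A=\{x:\exists\text{ finite }D\subseteq B,\ \langle x,D\rangle\in W\},$$
where finite sets are identified with their canonical indices. A pair $\langle x,D\rangle\in W$ is called an axiom. Let $\Gamma_i(B)=\{x:\exists\text{ finite }D\subseteq B,\ \langle x,D\rangle\in W_i\}$ be the standard list of enumeration operators. They are monotone: $B\subseteq B'$ implies $\Gamma_i(B)\subseteq\Gamma_i(B')$. The enumeration degrees are the classes of $\equiv_e$, and $\mathcal D_e$ is their partial order. The least degree $\mathbf 0$ consists of the c.e. sets, and the join of $\deg_e A$ and $\deg_e B$ is the degree of $A\oplus B=\{2x:x\in A\}\cup\{2x+1:x\in B\}$.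

**Lemma 1.** For all $A$ and $g$, with $h=h_g$, we have $L_h\le_eA\oplus L_g$.

**Proof.** Given a string $\sigma$, write $x_i=\sigma(2i)$ and $b_i=\sigma(2i+1)$ where these are defined. The condition $b_i\le A(x_i)$ says that $b_i=0$, or that $b_i=1$ and $x_i\in A$. So it uses only positive information about $A$. We show that $\sigma\in L_h$ iff one of the following holds:

* (i) $b_i\le A(x_i)$ for all $i$ with $2i+1<|\sigma|$, and the sequence of all the $x_i$ is in $L_g$;
* (ii) for some $j$ with $2j<|\sigma|$: $b_i\le A(x_i)$ for all $i<j$, and $(x_0,\dots,x_{j-1},x_j+1)\in L_g$;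
* (iii) for some $j$ with $2j+1<|\sigma|$: $b_i\le A(x_i)$ for all $i<j$, $b_j=0$, $x_j\in A$, and $(x_0,\dots,x_j)\in L_g$.

All three conditions are positive in $A$ and $L_g$, so this proves the lemma.

**Step 1: every $\sigma\in L_h$ satisfies a clause.** If $\sigma\prec h$, then $x_i=g(i)$ and $b_i=A(x_i)$ throughout, and (i) holds. Otherwise look at the first difference between $\sigma$ and $h$; there $\sigma$ is smaller. If it is at $2j$, then $x_i=g(i)$ and $b_i=A(x_i)$ for $i<j$, and $x_j+1\le g(j)$, so (ii) holds. If it is at $2j+1$, then $x_i=g(i)$ for $i\le j$, $b_i=A(x_i)$ for $i<j$, and $b_j<A(g(j))=A(x_j)$. So $b_j=0$, $x_j\in A$, and (iii) holds.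

**Step 2: every clause implies $\sigma\in L_h$.** Attach to each clause an $x$-sequence: all the $x_i$ in (i), and $(x_0,\dots,x_j)$ in (ii) and (iii).

Suppose first that the $x$-sequence differs from $g$, with first difference at $i$, and that $x_i<g(i)$. On coordinates below $2i$, the even coordinates of $\sigma$ and $h$ agree. The odd ones satisfy $b_m\le A(x_m)=A(g(m))=h(2m+1)$ for $m<i$; in (ii) and (iii) we know $b_m\le A(x_m)$ because $m<i\le j$. At coordinate $2i$, $\sigma$ is strictly smaller than $h$. So the first difference between $\sigma$ and $h$ exists, is at or before $2i$, and has $\sigma$ smaller. Hence $\sigma0^\omega<h$.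

This settles (ii) completely. Indeed, suppose $(x_0,\dots,x_{j-1},x_j+1)\in L_g$. If this string is an initial segment of $g$, then $x_j<x_j+1=g(j)$, and $j$ is the first difference of $(x_0,\dots,x_j)$ from $g$. If it first differs from $g$ at $i<j$, then $x_i<g(i)$. If it first differs at $j$, then $x_j+1<g(j)$. In each case the supposition of the previous paragraph holds. The paragraph also settles (i) and (iii) when the $x$-sequence is not an initial segment of $g$: the sequence is in $L_g$, so it is smaller than $g$ at the first difference.

It remains to treat (i) and (iii) when the $x$-sequence is an initial segment of $g$. In (i), $\sigma$ is coordinatewise $\le h$ on its whole length, so $\sigma\in L_h$. In (iii), up to coordinate $2j$ the even coordinates agree and the odd ones of $\sigma$ are $\le$ those of $h$, and at $2j+1$ we have $b_j=0<1=A(x_j)=h(2j+1)$. So $\sigma0^\omega<h$. $\square$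

**Example.** Let $A$ be the set of even numbers and $g=(2,1,0,0,\dots)$, so $h=(2,1,1,0,0,1,0,1,\dots)$. The string $(2,1)\prec h$ enters by (i). The string $(1,7)$ is in $L_h$; clauses (i) and (iii) fail since $b_0=7$, and (ii) catches it, as $(1+1)\in L_g$. The string $(2,0,5)$ is in $L_h$; clause (i) fails as $(2,5)\notin L_g$, clause (ii) fails as $(3),(2,6)\notin L_g$, and (iii) catches it, as $b_0=0$, $2\in A$, $(2)\in L_g$. So no clause can be left out.

## 2. Cototal degrees and the skip

The construction of Section 1 is for the following. A set $A$ is *cototal* if $A\le_e\overline A$. An enumeration degree is *cototal* if it contains a cototal set. We ask: is there a first-order formula $\varphi(x)$ in the language $\{\le\}$ such that, for every enumeration degree $\mathbf a$, $\mathcal D_e\models\varphi(\mathbf a)$ iff $\mathbf a$ is cototal? In plain words: can one recognize cototality from the order alone? We shall see that the answer is yes, without parameters.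

For orientation we quote, without using it, one characterization. A *subshift* is a topologically closed $S\subseteq2^\omega$ that is closed under $\alpha(0)\alpha(1)\alpha(2)\ldots\mapsto\alpha(1)\alpha(2)\ldots$. It is *minimal* if no proper nonempty subset of it is a subshift. A small example is the set consisting of $0101\ldots$ and $1010\ldots$. An enumeration degree is cototal iff it contains the language of a minimal subshift, that is, the set of all finite subwords of its elements.

The first difficulty is that the complement is not an operation on degrees. The sets $\omega$ and $\emptyset$ have the same degree and c.e. complements, while a noncomputable c.e. set also has degree $\mathbf 0$ and its complement is not c.e. The remedy is to choose a canonical set in each degree before taking the complement.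

**Definition (skip).** Let $K_A=\{\langle i,x\rangle:x\in\Gamma_i(A)\}$. For $A\in\mathbf a$ let $\mathbf a^\Diamond=\deg_e(\overline{K_A})$, the *skip* of $\mathbf a$.

Three facts justify this definition.

* $K_A\equiv_eA$. Enumerating all $\Gamma_i(A)$ uniformly gives $K_A\le_eA$. If $\Gamma_i$ is the identity operator, then $x\in A$ iff $\langle i,x\rangle\in K_A$, so $A\le_eK_A$.
* If $C\le_eA$, then $\overline C\le_e\overline{K_A}$. Indeed, if $C=\Gamma_i(A)$, then $x\in\overline C$ iff $\langle i,x\rangle\in\overline{K_A}$.
* If $A\le_eB$, then $\overline{K_A}\le_e\overline{K_B}$. Indeed, if $A=\Gamma_j(B)$, there is a computable $p$ with $\Gamma_i(\Gamma_j(X))=\Gamma_{p(i)}(X)$ for all $X$. So $\langle i,x\rangle\in K_A$ iff $\langle p(i),x\rangle\in K_B$, and the same equivalence holds for complements.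

By the third fact, the skip is well defined and monotone. For example, $\mathbf 0^\Diamond\ne\mathbf 0$: every c.e. set $W$ is $\Gamma_i(\emptyset)$ for some $i$ (take the axioms $\langle x,\emptyset\rangle$ with $x\in W$). So, if $W$ is noncomputable, $\overline W\le_e\overline{K_\emptyset}$ is not c.e., and neither is $\overline{K_\emptyset}$.

**Lemma 2.** A degree $\mathbf a$ is cototal iff $\mathbf a\le\mathbf a^\Diamond$.

**Proof.** If $A\in\mathbf a$ and $A\le_e\overline A$, then $A\le_e\overline A\le_e\overline{K_A}$ by the second fact with $C=A$. Conversely, if $A\in\mathbf a$ and $A\le_e\overline{K_A}$, then $K_A\equiv_eA\le_e\overline{K_A}$, so $K_A\in\mathbf a$ is a cototal set. $\square$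

So it suffices to define the skip. Before that, here are three cases of cototality that can be checked by hand.

**Example (total degrees).** A total degree contains a set of the form $B\oplus\overline B$. Its complement is $\overline B\oplus B$, which has the same degree, so every total degree is cototal.

**Example ($\Sigma^0_2$ degrees).** Let $A$ be $\Sigma^0_2$, that is, c.e. in the c.e. set $K_\emptyset$. Then $A\le_eK_\emptyset\oplus\overline{K_\emptyset}\equiv_e\overline{K_\emptyset}\le_e\overline{K_A}$, where the last step is monotonicity. So $\deg_eA$ is cototal by Lemma 2.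

**Example (degrees that are not cototal).** For comeager many $A$, $\deg_eA$ is not cototal. By Lemma 2 it is enough that each set $\mathcal C_i=\{A:A=\Gamma_i(\overline{K_A})\}$ is meager. It is Borel, so if it is not meager, it is comeager in the basic open set $[p]$ given by some finite binary string $p$. Let $n\ge|p|$. Changing the bit $n$ is a homeomorphism of $[p]$, so there is $A\in[p]$ with $n\in A$ such that both $A$ and $A\setminus\{n\}$ are in $\mathcal C_i$. Since $K_{A\setminus\{n\}}\subseteq K_A$, we get
$$n\in A=\Gamma_i(\overline{K_A})\subseteq\Gamma_i(\overline{K_{A\setminus\{n\}}})=A\setminus\{n\},$$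
a contradiction.

## 3. $\mathcal K$-pairs, and how the order sees them

Fact (2) about cuts is an instance of a general notion.

**Definition ($\mathcal K$-pair).** $\{A,B\}$ is a *$\mathcal K$-pair* if there is a c.e. set $V$ with $A\times B\subseteq V$ and $(\overline A\times\overline B)\cap V=\emptyset$.

Outside $A\times B$ and $\overline A\times\overline B$, the set $V$ may do anything. By (2), $\{L_f,\overline{L_f}\}$ is a $\mathcal K$-pair for every $f$. If $A$ is c.e., then $\{A,B\}$ is a $\mathcal K$-pair for every $B$: take $V=A\times\omega$. In formulas, "$z\le u\vee v$" abbreviates $\forall w(u\le w\wedge v\le w\to z\le w)$, and "$c\ne0$" abbreviates $\exists w(c\not\le w)$. Put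
$$\kappa(a,b):\ \forall x\,\forall z\,\bigl(z\le a\vee x\ \wedge\ z\le b\vee x\ \to\ z\le x\bigr).\tag{3}$$

The next theorem is due to Kalimullin (*Definability of the jump operator in the enumeration degrees*, J. Math. Log. 3 (2003)). We prove it in full.

**Theorem 3 (Kalimullin).** $\{A,B\}$ is a $\mathcal K$-pair iff $\kappa(\deg_eA,\deg_eB)$ holds in $\mathcal D_e$.

**Proof, from left to right.** *Purpose: merge two reductions into one that no longer needs $A$ or $B$.* Let $V$ witness that $\{A,B\}$ is a $\mathcal K$-pair, and let $Z=\Gamma(A\oplus X)=\Delta(B\oplus X)$ for enumeration operators $\Gamma,\Delta$. We claim that $z\in Z$ iff there are axioms $\langle z,P\oplus G\rangle$ of $\Gamma$ and $\langle z,R\oplus H\rangle$ of $\Delta$ with $G,H\subseteq X$ and $P\times R\subseteq V$.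

If $z\in Z$, choose axioms that apply, so $P\subseteq A$, $R\subseteq B$, and $G,H\subseteq X$. Then $P\times R\subseteq A\times B\subseteq V$.

Conversely, suppose such axioms are given. If $P\subseteq A$, then $z\in\Gamma(A\oplus X)=Z$. If $R\subseteq B$, then $z\in\Delta(B\oplus X)=Z$. Otherwise there are $x\in P\setminus A$ and $y\in R\setminus B$, and then $(x,y)\in V\cap(\overline A\times\overline B)$, which is impossible.

The condition in the claim is positive in $X$ and otherwise c.e., so $Z\le_eX$.

**Proof, from right to left.** *Purpose: if $\{A,B\}$ is not a $\mathcal K$-pair, build $X$ and $Z$ that refute $\kappa$.* Assume that $\{A,B\}$ is not a $\mathcal K$-pair. Then $A\ne\emptyset\ne B$, since otherwise $V=\emptyset$ is a witness. For $X\subseteq\omega^3$ put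
$$Z_A=\{n:\exists a\in A\,\exists b\ (n,a,b)\in X\},\qquad Z_B=\{n:\exists b\in B\,\exists a\ (n,a,b)\in X\}.$$
Clearly $Z_A\le_eA\oplus X$ and $Z_B\le_eB\oplus X$. We build $X$ so that $Z_A=Z_B=:Z$ and $Z\ne\Gamma_s(X)$ for every $s$. Then $z=\deg_eZ$ and $x=\deg_eX$ refute $\kappa(\deg_eA,\deg_eB)$.

**Step 1: the set-up.** We construct finite sets $D_0\subseteq D_1\subseteq\cdots$ of triples, with $X=\bigcup_sD_s$, and finite sets $I_0\subseteq I_1\subseteq\cdots$ of *closed* indices. We start with $D_0=I_0=\emptyset$ and maintain:

* the first coordinate of every triple in $D_s$ is in $I_s$;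
* no triple with first coordinate in $I_s$ is added after $D_s$;
* for every $m\in I_s$, the triples of $D_s$ put $m$ into $Z_A$ iff they put $m$ into $Z_B$.

**Step 2: stage $s$ ensures $Z\ne\Gamma_s(X)$.** Choose $n\notin I_s$. Let $W$ be the set of all $(a,b)$ for which there is a finite $D'\supseteq D_s\cup\{(n,a,b)\}$ with $n\in\Gamma_s(D')$, such that all triples in $D'\setminus(D_s\cup\{(n,a,b)\})$ have first coordinate outside $I_s\cup\{n\}$. This set is c.e. Since $W$ does not witness that $\{A,B\}$ is a $\mathcal K$-pair, one of two cases holds.

*Case 1: there is $(a,b)\in(A\times B)\setminus W$.* Let $D_{s+1}=D_s\cup\{(n,a,b)\}$ and $I_{s+1}=I_s\cup\{n\}$. Now $n\in Z_A\cap Z_B$. We check that $n\notin\Gamma_s(X)$ for the final $X$. If $n\in\Gamma_s(G)$ for a finite $G\subseteq X$, let $D'=G\cup D_{s+1}$. By monotonicity $n\in\Gamma_s(D')$. The triples in $D'\setminus D_{s+1}$ are added after $D_{s+1}$, so their first coordinates are outside $I_{s+1}=I_s\cup\{n\}$. Hence $D'$ puts $(a,b)$ into $W$, a contradiction.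

*Case 2: there is $(a,b)\in(\overline A\times\overline B)\cap W$,* witnessed by $D'$. Fix $a^*\in A$ and $b^*\in B$. Let $D_{s+1}$ be $D'$ together with $(m,a^*,b^*)$ for every $m\notin I_s\cup\{n\}$ that is the first coordinate of a triple in $D'$. Let $I_{s+1}$ consist of $I_s$, $n$, and all these $m$. No triple with first coordinate in $I_s$ was added. Each such $m$ is in $Z_A\cap Z_B$. The only triple with first coordinate $n$ is $(n,a,b)$, now and later, and $a\notin A$, $b\notin B$. So $n\notin Z_A\cup Z_B$, while $n\in\Gamma_s(D')\subseteq\Gamma_s(X)$.

**Step 3: verification.** A closed index is in $Z_A$ iff it is in $Z_B$, by the third item of Step 1 and because no triple with that index is added later. An index that is never closed occurs in no triple of $X$, so it is in neither set. Hence $Z_A=Z_B$. By Step 2, $Z\neq\Gamma_s(X)$ for all $s$, so $Z\not\le_eX$. $\square$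

In particular, being a $\mathcal K$-pair depends only on the two degrees. As a first use, take $x=\mathbf 0$ in (3): the only degree below both halves of a $\mathcal K$-pair is $\mathbf 0$. So $\{A,A\}$ is a $\mathcal K$-pair only if $A$ is c.e.

The next lemma is where $\mathcal K$-pairs first detect a complement.

**Lemma 4.** If $\{C,E\}$ is a $\mathcal K$-pair and $C$ is not c.e., then $E\le_e\overline C$.

**Proof.** Let $V$ be the c.e. witness. We claim that $E=\{b:\exists x\in\overline C\ (x,b)\in V\}$. If $b\notin E$ and $x\in\overline C$, then $(x,b)\notin V$. If $b\in E$, then the c.e. set $\{x:(x,b)\in V\}$ includes $C$. It is not equal to $C$, as $C$ is not c.e., so it contains some $x\in\overline C$. $\square$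

## 4. From $e\le y$ to $e\le y\vee d$: the formula $S(a,y)$

Lemma 4 suggests a definition of the skip. If $\mathbf 0\neq\mathbf c\le\mathbf a$ and $\kappa(\mathbf c,\mathbf e)$, then $\mathbf e\le\mathbf a^\Diamond$, because $E\le_e\overline C\le_e\overline{K_A}$ for representatives. So one tries to define $\mathbf a^\Diamond$ as the least $\mathbf y$ satisfying
$$S_0(a,y):\ \forall c,e\ \bigl[\kappa(c,e)\wedge c\ne0\wedge c\le a\ \to\ e\le y\bigr].$$
The degree $\mathbf a^\Diamond$ does satisfy it. But at $\mathbf a=\mathbf 0$ the attempt breaks: no $\mathbf c\neq\mathbf 0$ lies below $\mathbf 0$, so $S_0(\mathbf 0,\mathbf y)$ holds for every $\mathbf y$, in particular for $\mathbf y=\mathbf 0$, whereas $\mathbf 0^\Diamond\ne\mathbf 0$. The problem is a shortage of halves $\mathbf c$ below $\mathbf a$.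

The same obstacle appears on the level of cuts. The natural cut below $A$ is $L_{\chi}$ for $\chi$ the characteristic function of $A$. We have $L_\chi\le_eA$, since $\sigma\in L_\chi$ iff $\sigma(i)\le A(i)$ for all $i<|\sigma|$, or there is $j<|\sigma|$ with $\sigma(i)\le A(i)$ for $i<j$, $\sigma(j)=0$ and $j\in A$. (From right to left, $\sigma$ is coordinatewise $\le\chi$, and in the second case this holds up to $j$ with strict inequality at $j$. From left to right, use the first difference.) But for $A=K_\emptyset$ this makes $L_\chi$ c.e., so that $c\ne0$ fails and Lemma 4 does not apply.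

To create more halves, allow help: let $\mathbf c\le\mathbf a\vee\mathbf l$, where $\mathbf l$ is itself half of a $\mathcal K$-pair $\{\mathbf l,\mathbf d\}$. One cannot keep the conclusion $e\le y$. To see this, note that by (1) each set equals $L_f$ for at most one $f$, and equals $\overline{L_f}$ for at most one $f$. So, given $A$ and $Y$, all but countably many $f$ satisfy that $L_f$ is not c.e. and that $\overline{L_f}$ is reducible to neither $A$ nor $Y$. Put $\mathbf l=\mathbf c=\deg_eL_f$ and $\mathbf d=\mathbf e=\deg_e\overline{L_f}$. Then $\mathbf c\le\mathbf a\vee\mathbf l$ holds trivially, and $\mathbf e\not\le\mathbf y$. In this example, however, $\mathbf e\le\mathbf y\vee\mathbf d$. This is the bargain behind the definition: **whoever uses $\mathbf l$ on the left has to grant $\mathbf d$ on the right.** Define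
$$S(a,y):\ \forall l,d,c,e\ \bigl[\kappa(l,d)\wedge\kappa(c,e)\wedge d\not\le a\wedge c\ne0\wedge c\le a\vee l\ \to\ e\le y\vee d\bigr],\tag{4}$$
$$\varphi(a):\ \forall y\,\bigl(S(a,y)\to a\le y\bigr).\tag{5}$$

**Theorem 5 (Main Theorem).** For all enumeration degrees $\mathbf a,\mathbf y$: $\mathcal D_e\models S(\mathbf a,\mathbf y)$ iff $\mathbf a^\Diamond\le\mathbf y$.

**Corollary 6.** $\mathcal D_e\models\varphi(\mathbf a)$ iff $\mathbf a$ is cototal. So the cototal enumeration degrees are first-order definable in $\mathcal D_e$ without parameters.

**Proof from Theorem 5.** By Theorem 5, $\varphi(\mathbf a)$ says that every $\mathbf y\ge\mathbf a^\Diamond$ is $\ge\mathbf a$. This implies $\mathbf a\le\mathbf a^\Diamond$ (take $\mathbf y=\mathbf a^\Diamond$) and follows from it by transitivity. Apply Lemma 2. $\square$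

**Theorem 7 (definability of the skip).** The graph of the skip operator is first-order definable in $(\mathcal D_e,\le)$:
$$\mathbf b=\mathbf a^\Diamond\iff S(\mathbf a,\mathbf b)\wedge\forall y\,(S(\mathbf a,y)\to\mathbf b\le y).$$

**Proof from Theorem 5.** The set $\{\mathbf y:S(\mathbf a,\mathbf y)\}$ is the upper cone of $\mathbf a^\Diamond$. The right-hand side says that $\mathbf b$ is its least element. $\square$

Two tasks remain. Section 5 shows that granting $\mathbf d$ is always enough. Section 6 shows that enough pairs $(\mathbf l,\mathbf d)$ exist to push $\mathbf y$ up to $\mathbf a^\Diamond$; there we use $h_g$.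

## 5. The skip of $A\oplus L$ costs no more than $D$

We first do the case $A=\emptyset$, $L=L_f$, $D=\overline{L_f}$, with $\overline{L_f}$ not c.e. There are uniformly c.e. families $S_q$ of finite sets with $q\in K_{L_f}$ iff some $P\in S_q$ satisfies $P\subseteq L_f$. We want to enumerate the $q\notin K_{L_f}$. Consider the c.e. set $U_q$ of all $\eta$ such that some $P\in S_q$ lies entirely at or below $\eta$, that is, $\sigma0^\omega\le\eta0^\omega$ for all $\sigma\in P$.

* If $q\in K_{L_f}$, then every $\eta\in\overline{L_f}$ is in $U_q$, since the good $P$ lies at or below $f<\eta0^\omega$.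
* If $q\notin K_{L_f}$, then $U_q\subseteq\overline{L_f}$, since $\eta0^\omega\le f$ would put $P$ into $L_f$. As $\overline{L_f}$ is not c.e., there is some $\eta\in\overline{L_f}\setminus U_q$.

So $q\notin K_{L_f}$ iff some $\eta\in\overline{L_f}$ is not in $U_q$. Since the $U_q$ are uniformly c.e., "$\eta\notin U_q$" can be enumerated from $\overline{K_\emptyset}$. Thus $\overline{K_{L_f}}\le_e\overline{L_f}\oplus\overline{K_\emptyset}$. The general proof is the same, with $V$ in place of the order and "$\not\le_eA$" in place of "not c.e."

**Lemma 8.** If $\{L,D\}$ is a $\mathcal K$-pair and $D\not\le_eA$, then $\overline{K_{A\oplus L}}\le_eD\oplus\overline{K_A}$.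

**Proof.** Let $V$ witness that $\{L,D\}$ is a $\mathcal K$-pair. Write $Q=K_{A\oplus L}$.

**Step 1: replace $L$ by a test point $b$.** For $q=\langle i,x\rangle$ let $S_q=\{(P,R):\langle x,P\oplus R\rangle\in W_i\}$. The $S_q$ are uniformly c.e., and $q\in Q$ iff there is $(P,R)\in S_q$ with $P\subseteq A$ and $R\subseteq L$. Put
$$V_Q=\{(q,b):\exists(P,R)\in S_q\ (P\subseteq A\ \wedge\ R\times\{b\}\subseteq V)\}.$$
Then $V_Q\le_eA$.

**Step 2: $V_Q$ separates.** We check that
$$q\in Q,\ b\in D\ \Rightarrow\ (q,b)\in V_Q;\qquad q\notin Q,\ b\notin D\ \Rightarrow\ (q,b)\notin V_Q.\tag{6}$$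
If $q\in Q$ and $b\in D$, choose $(P,R)\in S_q$ with $P\subseteq A$ and $R\subseteq L$. Then $R\times\{b\}\subseteq L\times D\subseteq V$. If $q\notin Q$ and $b\notin D$, then any $(P,R)\in S_q$ with $P\subseteq A$ has some $x\in R\setminus L$, and $(x,b)\in\overline L\times\overline D$ is not in $V$.

**Step 3: describe $\overline Q$.** We claim that
$$\overline Q=\{q:\exists b\in D\ (q,b)\notin V_Q\}.$$
The inclusion $\supseteq$ is the first half of (6). For $\subseteq$, let $q\notin Q$. By the second half of (6), the set $\{b:(q,b)\in V_Q\}$ is included in $D$. It is $\le_eA$, because $V_Q$ is, so it is not $D$. Hence some $b\in D$ has $(q,b)\notin V_Q$.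

**Step 4: count what was used.** By Step 3, $\overline Q\le_eD\oplus\overline{V_Q}$. Since $V_Q\le_eA$, the second fact in Section 2 gives $\overline{V_Q}\le_e\overline{K_A}$. $\square$

**Proof of Theorem 5, from right to left.** Let $\mathbf a^\Diamond\le\mathbf y$, and let $\mathbf l,\mathbf d,\mathbf c,\mathbf e$ satisfy the hypothesis in (4). Take representatives $A,L,D,C,E$. By Theorem 3, $\{L,D\}$ and $\{C,E\}$ are $\mathcal K$-pairs. Moreover $D\not\le_eA$, $C$ is not c.e., and $C\le_eA\oplus L$. By Lemma 4, the second fact in Section 2, and Lemma 8, in this order,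
$$E\le_e\overline C\le_e\overline{K_{A\oplus L}}\le_eD\oplus\overline{K_A}.$$
So $\mathbf e\le\mathbf a^\Diamond\vee\mathbf d\le\mathbf y\vee\mathbf d$. $\square$

## 6. Choosing $g$ by finite extension

For the other direction, let $\mathbf a^\Diamond\not\le\mathbf y$ and $Y\in\mathbf y$. We must find $\mathbf l,\mathbf d,\mathbf c,\mathbf e$ that violate (4). Choose $A\in\mathbf a$ of the form $K_{A_0}$ with $A_0\in\mathbf a$. Then $\overline A\in\mathbf a^\Diamond$, and therefore
$$\overline A\not\le_eY.\tag{7}$$
Use this $A$ in the definition of $h=h_g$. The plan is to let $\{L,D\}$ be the two sides of the cut of $g$ and $\{C,E\}$ the two sides of the cut of $h$. Lemma 1 provides $C\le_eA\oplus L$ for every $g$. The rest depends on $g$. The values of $g$ decide about which $x$ the odd coordinates of $h$ are asked, and we choose them one after another so as to diagonalize.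

**Lemma 9.** There is $g\in\omega^\omega$ such that

* (a) $\overline{L_g}\not\le_eA$;
* (b) $L_h$ is not c.e.;
* (c) $\overline{L_h}\not\le_eY\oplus\overline{L_g}$.

**Proof.** We build $g=\bigcup_s\tau_s$ with finite strings $\tau_0\subsetneq\tau_1\subsetneq\cdots$. There are countably many requirements, for $i\in\omega$:
$$\overline{L_g}\ne\Gamma_i(A),\qquad L_h\ne W_i,\qquad\overline{L_h}\ne\Gamma_i(Y\oplus\overline{L_g}).$$
List them, and at step $s$ treat the $s$-th one. It suffices to show that for every requirement, every string $\tau$ has a proper extension such that *all* $g$ extending it meet the requirement.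

**Step 1: the first two types.** At most one $g$ violates $\overline{L_g}\ne\Gamma_i(A)$, since $L_g$ determines $g$ by (1). At most one $g$ violates $L_h\ne W_i$, since $L_h$ determines $h$ by (1), and $h$ determines $g$ by its even coordinates. Let $f$ be the violator, if there is one. Extend $\tau$ by one value different from $f(|\tau|)$.

**Step 2: a string that asks about $x$.** Now consider $\overline{L_h}\ne\Gamma_i(Y\oplus\overline{L_g})$, and let $\tau$ have length $k$. Put
$$\tau^*=(\tau(0),A(\tau(0)),\dots,\tau(k-1),A(\tau(k-1))),\qquad\sigma_x=\tau^{*\frown}x^\frown1.$$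
If $g\succ\tau^\frown x$, then $h\succ\tau^{*\frown}x^\frown A(x)$. So for all such $g$,
$$x\in A\Rightarrow\sigma_x\in L_h,\qquad x\notin A\Rightarrow\sigma_x\in\overline{L_h}.\tag{8}$$
Indeed, if $x\in A$ then $\sigma_x\prec h$. If $x\notin A$, then $\sigma_x$ first differs from $h$ at its last coordinate, where it has $1$ and $h$ has $0$.

**Step 3: guess what the operator can say.** Which finite sets $F$ can be part of $\overline{L_g}$ when $g$ extends $\tau x$? The smallest sequence extending $\tau x$ is $\tau x0^\omega$. So we allow all $F$ lying strictly above it. Let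
$$X=\{x:\exists\text{ finite }F\ [(\forall\eta\in F)\ \eta0^\omega>\tau x0^\omega\ \text{ and }\ \sigma_x\in\Gamma_i(Y\oplus F)]\}.$$
The condition on $F$ is decidable, and $x\mapsto\sigma_x$ is computable because $\tau^*$ is one fixed finite string. So $X\le_eY$, and $X\ne\overline A$ by (7). There are two cases.

**Step 4: some $x\in X\cap A$.** *Purpose: make the operator enumerate a wrong string.* Let $F$ witness $x\in X$. Choose $n$ so large that $|\tau|+1+n$ exceeds, for each $\eta\in F$, the first coordinate at which $\eta0^\omega$ and $\tau x0^\omega$ differ. Extend $\tau$ to $\tau x0^n$. Let $g\succ\tau x0^n$ and $\eta\in F$. Up to and including the first coordinate where $\eta0^\omega$ differs from $\tau x0^\omega$, $g$ agrees with $\tau x0^\omega$, and at that coordinate $\eta0^\omega$ is larger. So $\eta0^\omega>g$, that is, $\eta\in\overline{L_g}$. Hence $F\subseteq\overline{L_g}$ and $\sigma_x\in\Gamma_i(Y\oplus\overline{L_g})$. But $x\in A$, so $\sigma_x\notin\overline{L_h}$ by (8). The requirement is met.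

**Step 5: some $x\in\overline A\setminus X$.** *Purpose: make the operator miss a string.* Extend $\tau$ to $\tau x$. Let $g\succ\tau x$. Then $g\ge\tau x0^\omega$, so each $\eta\in\overline{L_g}$ satisfies $\eta0^\omega>g\ge\tau x0^\omega$. If $\sigma_x\in\Gamma_i(Y\oplus\overline{L_g})$, then $\sigma_x\in\Gamma_i(Y\oplus F)$ for some finite $F\subseteq\overline{L_g}$, and this $F$ shows $x\in X$, a contradiction. So $\sigma_x\notin\Gamma_i(Y\oplus\overline{L_g})$. But $x\notin A$, so $\sigma_x\in\overline{L_h}$ by (8). The requirement is met.

As $X\ne\overline A$, Step 4 or Step 5 applies. In both, every $g$ extending the new string meets the requirement. $\square$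

**Proof of Theorem 5, from left to right.** Take $g$ from Lemma 9, and let $\mathbf l,\mathbf d,\mathbf c,\mathbf e$ be the degrees of $L_g,\overline{L_g},L_h,\overline{L_h}$. By (2) both pairs are $\mathcal K$-pairs, so $\kappa(\mathbf l,\mathbf d)$ and $\kappa(\mathbf c,\mathbf e)$ hold by Theorem 3. Also $\mathbf d\not\le\mathbf a$ by (a), $\mathbf c\ne\mathbf 0$ by (b), and $\mathbf c\le\mathbf a\vee\mathbf l$ by Lemma 1. But $\mathbf e\not\le\mathbf y\vee\mathbf d$ by (c). So $S(\mathbf a,\mathbf y)$ fails. This completes the proof of Theorem 5, and with it the proofs of Corollary 6 and Theorem 7. $\square$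

## 7. The jump, automorphisms, quantifiers, and the two side conditions

**Iterates and the jump.** By Theorem 7, all finite iterates of the skip are definable. The jump of $\mathbf a$ is $\mathbf a'=\deg_e(K_A\oplus\overline{K_A})=\mathbf a\vee\mathbf a^\Diamond$, where $A\in\mathbf a$. Joins are definable from the order, so the jump is definable, which recovers Kalimullin's theorem on the jump.

**Automorphisms.** Every automorphism of $\mathcal D_e$ preserves the graph of the skip, as it is definable without parameters. So it commutes with the skip and preserves both cototality and non-cototality.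

**Quantifiers.** In the language with $\le,\vee,0$, the formula $\kappa$ is $\Pi_1$. In $S$, it occurs in the antecedent of an implication under universal quantifiers, so $S$ is $\Pi_2$. In $\varphi$, $S$ occurs in the same position, so $\varphi$ is $\Pi_3$.

**Neither side condition in (4) can be dropped.** In each case the resulting formula would hold of no $\mathbf y$, whatever $\mathbf a$ is.

* Without "$d\not\le a$": given $Y\in\mathbf y$, choose $f$ with $L_f$ not c.e. and $\overline{L_f}\not\le_eY$; by (1) this excludes only countably many $f$. Put $\mathbf l=\mathbf c=\deg_eL_f$, $\mathbf e=\deg_e\overline{L_f}$, $\mathbf d=\mathbf 0$. Then $\kappa(\mathbf l,\mathbf 0)$ holds, directly from (3), and $\kappa(\mathbf c,\mathbf e)$ holds by (2) and Theorem 3. Also $\mathbf c\ne\mathbf 0$ and $\mathbf c\le\mathbf a\vee\mathbf l$. But $\mathbf e\not\le\mathbf y=\mathbf y\vee\mathbf d$.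
* Without "$c\ne0$": given $A\in\mathbf a$, choose $f$ with $\overline{L_f}\not\le_eA$. Put $\mathbf l=\deg_eL_f$, $\mathbf d=\deg_e\overline{L_f}$, $\mathbf c=\mathbf 0$. Let $\mathbf e$ be any degree not below $\mathbf y\vee\mathbf d$; it exists, because only countably many sets are enumeration reducible to a given set. Then $\kappa(\mathbf l,\mathbf d)$ and $\kappa(\mathbf 0,\mathbf e)$ hold, $\mathbf d\not\le\mathbf a$, and $\mathbf c\le\mathbf a\vee\mathbf l$. But $\mathbf e\not\le\mathbf y\vee\mathbf d$.
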